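# Modules that test every finitely generated module in $\mathbf{stmod}(kG)$ and still do not generate it

Throughout, $G$ is a finite group and $k$ is a field of characteristic $p>0$.

## 1. The group of order $p$, and the general question

**The stable category.** For $kG$-modules $X,Y$ let $\underline{\mathrm{Hom}}_{kG}(X,Y)$ be the space of homomorphisms modulo those that factor through a projective module. The category $\mathbf{StMod}(kG)$ has all $kG$-modules as objects and these spaces as morphisms; $\mathbf{stmod}(kG)$ is the full subcategory of finitely generated modules. Over $kG$ projective and injective modules coincide, also for infinite-dimensional modules, and a module is zero in the stable category exactly when it is projective. Embedding $X$ in an injective module gives $0\to X\to Q\to\Omega^{-1}X\to 0$, and $\Omega$ is the inverse construction. The stable category is triangulated with shift $X[1]=\Omega^{-1}X$; each short exact sequence of modules gives a triangle, and up to isomorphism all triangles arise this way. For $n\in\mathbb Z$ put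
$$\widehat{\mathrm{Ext}}{}^n_{kG}(X,Y)=\underline{\mathrm{Hom}}_{kG}(\Omega^nX,Y)\cong\underline{\mathrm{Hom}}_{kG}(X,\Omega^{-n}Y).$$
This is finite dimensional if $X,Y$ are finitely generated, and a triangle in either variable gives a long exact sequence. We write $\mathrm{Ext}^*_{kG}(X,Y)=\bigoplus_{n\in\mathbb Z}\widehat{\mathrm{Ext}}{}^n_{kG}(X,Y)$.

**Thick subcategories.** A thick subcategory of $\mathbf{stmod}(kG)$ is a full triangulated subcategory closed under direct summands, and $\mathcal H(M)$ is the smallest one containing $M$. We use one observation all the time. For any fixed $Y\in\mathbf{StMod}(kG)$,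
$$\{X\in\mathbf{stmod}(kG):\mathrm{Ext}^*_{kG}(X,Y)=0\}\ \text{ is thick.}\tag{1}$$
It is closed under shifts because all degrees occur, under triangles by the long exact sequence, and under summands by additivity. The same holds with $\mathrm{Ext}^*_{kG}(Y,X)$ in place of $\mathrm{Ext}^*_{kG}(X,Y)$.

**The group $G=C_p$, by hand.** With $x=g-1$ we have $kC_p=k[x]/(x^p)$. The indecomposable modules are $J_r=k[x]/(x^r)$ for $1\le r\le p$, and only $J_p$ is projective. Let $1\le r\le p-1$ and $J_0=0$. The sequence
$$0\to J_r\xrightarrow{(x,\ \mathrm{pr})}J_{r+1}\oplus J_{r-1}\xrightarrow{(u,v)\mapsto \mathrm{pr}(u)-xv}J_r\to0$$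
is exact: the composite sends $w$ to $xw-xw=0$, multiplication by $x$ is injective from $J_r$ to $J_{r+1}$, the projection $J_{r+1}\to J_r$ is surjective, and the dimensions add up. So $J_{r-1}$ is a summand of an extension of $J_r$ by $J_r$, and $J_{r-1}\in\mathcal H(J_r)$. Descending, $J_1=k\in\mathcal H(J_r)$. Every finitely generated module is filtered by copies of $k$, so every nonzero object of $\mathbf{stmod}(kC_p)$ generates it.

**Testing by simple modules.** Let $D$ be the direct sum of all simple $kG$-modules, one from each isomorphism class. Composition series show $\mathcal H(D)=\mathbf{stmod}(kG)$. If $V$ is finitely generated and $\mathrm{Ext}^*_{kG}(D,V)=0$, then by (1) $\mathrm{Ext}^*_{kG}(X,V)=0$ for all finitely generated $X$. Taking $X=V$ gives $\mathrm{id}_V=0$, so $V$ is projective. In the same way $\mathrm{Ext}^*_{kG}(V,D)=0$ forces $V$ to be projective.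

So a generator detects every nonzero object. We ask about the converse.

**Question.** Let $\mathcal M$ be a thick subcategory of $\mathbf{stmod}(kG)$ and $M\in\mathcal M$. Suppose $\mathrm{Ext}^*_{kG}(M,V)\ne0$ for every nonzero $V\in\mathcal M$. Must $\mathcal H(M)=\mathcal M$?

For $G=C_p$ the answer is yes. We first isolate what makes such cases easy.

## 2. Minimal approximations and the case of finitely many indecomposables

**Definition.** Let $\mathcal N\subseteq\mathbf{stmod}(kG)$ be thick. A right $\mathcal N$-approximation of $V$ is a map $\varphi:N\to V$ with $N\in\mathcal N$ such that every map $N'\to V$ with $N'\in\mathcal N$ factors through $\varphi$. It is right minimal if $\varphi j=\varphi$ with $j\in\underline{\mathrm{End}}(N)$ implies that $j$ is an automorphism.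

**Example.** Let $p=2$, $G=C_2\times C_3$, and let $k$ contain a primitive cube root of unity. Then $kG$ is a product of three copies of $kC_2$, indexed by the characters $\lambda$ of $C_3$. The non-projective indecomposables are the one-dimensional modules $\lambda$, with $\underline{\mathrm{Hom}}(\lambda,\mu)=k$ if $\lambda=\mu$ and $0$ otherwise. The category $\mathcal H(k)$ consists of the sums of copies of $k$, and a right $\mathcal H(k)$-approximation of $V=\bigoplus_\lambda\lambda^{m_\lambda}$ is the inclusion of the summand $k^{m_1}$ for the trivial character. The cone is the rest of $V$, and $M=k$ does not see it. The next proof shows that this always happens.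

**Theorem 1.** Let $\mathcal M\subseteq\mathbf{stmod}(kG)$ be thick and $M\in\mathcal M$ with $\mathrm{Ext}^*_{kG}(M,V)\neq0$ for every nonzero $V\in\mathcal M$. If every $V\in\mathcal M$ has a right $\mathcal H(M)$-approximation, then $\mathcal H(M)=\mathcal M$. This applies if $\mathcal H(M)$ has only finitely many indecomposables up to isomorphism; in particular, if $G$ has cyclic Sylow $p$-subgroups.

Write $\mathcal N=\mathcal H(M)$ and let $V\in\mathcal M$.

**Step 1: make the approximation minimal.** The category $\mathbf{stmod}(kG)$ is Krull–Schmidt with finite-dimensional Hom spaces, because idempotents of a stable endomorphism ring lift to the endomorphism algebra of a module. Among all right $\mathcal N$-approximations choose $\varphi:N\to V$ with the fewest indecomposable summands in $N$. Suppose $\varphi j=\varphi$. The commutative algebra $k[j]\subseteq\underline{\mathrm{End}}(N)$ is finite dimensional, hence a product of local algebras, and in each factor $j$ is a unit or nilpotent. Let $e\in k[j]$ be the idempotent that is the sum of the units of the factors where $j$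 is invertible. Then $j^n(1-e)=0$ for large $n$, so $\varphi(1-e)=\varphi j^n(1-e)=0$ and $\varphi=\varphi e$. If $N'\to V$ equals $\varphi g$, it also equals $\varphi eg$, so the restriction of $\varphi$ to the summand $eN\in\mathcal N$ is again an approximation. By the choice of $N$, $(1-e)N=0$. So $e=1$ and $j$ is an automorphism.

**Step 2: show that nothing in $\mathcal N$ maps to the cone.** Complete $\varphi$ to a triangle $N\xrightarrow{\varphi}V\xrightarrow{\psi}C\xrightarrow{\rho}N[1]$. Let $g:N'\to C$ with $N'\in\mathcal N$, and choose a triangle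
$$N\xrightarrow{i}N''\xrightarrow{q}N'\xrightarrow{\rho g}N[1].$$
Then $N''\in\mathcal N$. The maps $\mathrm{id}_N$ and $g$ commute with the last maps of the two triangles, so there is $h:N''\to V$ with $hi=\varphi$ and $\psi h=gq$. As $\varphi$ is an approximation, $h=\varphi j$ for some $j:N''\to N$. Then $\varphi(ji)=\varphi$, so $ji$ is an automorphism by minimality, and $i$ is a split monomorphism. In a triangle, the composite of $(\rho g)[-1]:N'[-1]\to N$ with $i$ is zero, so $\rho g=0$. Hence $g=\psi g'$ with $g':N'\to V$, and $g'=\varphi g''$ for some $g''$. So $g=\psi\varphi g''=0$.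

**Step 3: apply the hypothesis to the cone.** By Step 2, $\underline{\mathrm{Hom}}(\Omega^nM,C)=0$ for all $n$, that is, $\mathrm{Ext}^*_{kG}(M,C)=0$. Since $N,V\in\mathcal M$, also $C\in\mathcal M$. So $C=0$ and $V\cong N\in\mathcal N$.

**Step 4: the examples.** If $\mathcal N$ has finitely many indecomposables $N_1,\dots,N_r$, the evaluation map $\bigoplus_iN_i\otimes_k\underline{\mathrm{Hom}}(N_i,V)\to V$ is an approximation, since every object of $\mathcal N$ is a finite sum of copies of the $N_i$ and each map $N_i\to V$ factors through it. If the Sylow $p$-subgroups are cyclic, $kG$ has finite representation type (Higman), so $\mathcal N$ has finitely many indecomposables. $\square$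

What changes in general? The crucial line is "$C\in\mathcal M$": the test object produced by the proof is finitely generated. Without approximations we must see what replaces $C$.

## 3. The tower of cones and infinite-dimensional test objects

Without a best map from $\mathcal H(M)$ to $V$, a sensible attempt is to map all shifts of $M$ to $V$ by all possible maps, take the cone, and repeat. New maps from $M$ may appear in the cone, so one passes to the limit. This works, but the limit need not be finitely generated. We set up the language for it.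

**Definition.** A localizing subcategory of $\mathbf{StMod}(kG)$ is a full triangulated subcategory closed under arbitrary direct sums. The smallest one containing $\mathcal M$ is $\mathrm{Loc}(\mathcal M)$.

For example, every $kC_2$-module in characteristic $2$ is a direct sum of copies of $k$ and of $kC_2$, so $\mathrm{Loc}(k)=\mathbf{StMod}(kC_2)$.

**Definition.** An object $X$ is compact if $\underline{\mathrm{Hom}}(X,\bigoplus_iY_i)=\bigoplus_i\underline{\mathrm{Hom}}(X,Y_i)$ for all families $(Y_i)$.

Every finitely generated $X$ is compact: a homomorphism to a direct sum lands in a finite subsum, and it factors through a projective if and only if its finitely many components do. An infinite sum of copies of $k$ over $kC_2$ is not compact, since its identity does not factor through a finite subsum.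

Given a sequence $U_0\to U_1\to\cdots$, its homotopy colimit $U$ is defined by a triangle $\bigoplus_jU_j\xrightarrow{1-\sigma}\bigoplus_jU_j\to U\to$, where $\sigma$ is given by the maps $U_j\to U_{j+1}$. If $X$ is compact, apply $\underline{\mathrm{Hom}}(X,-)$ and its shifts. On $\bigoplus_j\underline{\mathrm{Hom}}(X,U_j)$ the map $1-\sigma$ is injective with cokernel the direct limit. Hence
$$\underline{\mathrm{Hom}}(X,U)\cong\varinjlim_j\underline{\mathrm{Hom}}(X,U_j)\qquad(X\text{ compact}).\tag{2}$$

**Theorem 2.** Let $\mathcal M\subseteq\mathbf{stmod}(kG)$ be thick and $M\in\mathcal M$. Then $\mathcal H(M)=\mathcal M$ if and only if $\mathrm{Ext}^*_{kG}(M,U)\ne0$ for every nonzero $U$ in $\mathrm{Loc}(\mathcal M)\subseteq\mathbf{StMod}(kG)$.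

**Step 1: a generator detects all of $\mathrm{Loc}(\mathcal M)$.** Let $\mathcal H(M)=\mathcal M$, $U\in\mathrm{Loc}(\mathcal M)$ and $\mathrm{Ext}^*_{kG}(M,U)=0$. By (1), $\mathrm{Ext}^*_{kG}(X,U)=0$ for all $X\in\mathcal M$. The objects $X\in\mathbf{StMod}(kG)$ with $\mathrm{Ext}^*_{kG}(X,U)=0$ form a localizing subcategory, because maps out of a direct sum form a product. It contains $\mathcal M$, so it contains $\mathrm{Loc}(\mathcal M)$, in particular $U$. So $\mathrm{id}_U=0$ and $U=0$.

For the converse, one may quote Bousfield localization (Neeman; Rickard, *Idempotent modules in the stable category*, 1997) and Neeman (*The connection between the K-theory localization theorem…*, Ann. Sci. ÉNS 1992, Lemma 2.2). The argument is short enough to write out.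

**Step 2: build the tower and its limit.** Let $V\in\mathcal M$ and $U_0=V$. Given $U_j$, let $B_j$ be the direct sum of copies of $\Omega^nM$, one for each $n\in\mathbb Z$ and each element of $\underline{\mathrm{Hom}}(\Omega^nM,U_j)$, and let $B_j\to U_j\to U_{j+1}\to B_j[1]$ be a triangle on the evaluation map. Every map $\Omega^nM\to U_j$ becomes zero in $U_{j+1}$. Let $U$ be the homotopy colimit. By (2), $\underline{\mathrm{Hom}}(\Omega^nM,U)=0$ for all $n$. By construction $U\in\mathrm{Loc}(\mathcal M)$. By hypothesis $U=0$.

**Step 3: descend through finite pieces.** By (2) with $X=V$, the identity of $V$ dies at a finite stage: for some $i$ the map $V=U_0\to U_i$ is zero. We construct, for $j=i,i-1,\dots,0$, finitely generated $X_j$ and maps $c_j:X_j\to V$ whose cone lies in $\mathcal H(M)$, such that $X_j\xrightarrow{c_j}V\to U_j$ is zero. Start with $X_i=V$ and $c_i=\mathrm{id}$. Given $c_j$ with $j\ge1$, the composite $X_j\to V\to U_{j-1}$ becomes zero in $U_j$, so it factors through a map $X_j\to B_{j-1}$. By compactness this map lands in a finite subsum $B'$, and $B'\in\mathcal H(M)$.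 Let $X_{j-1}\to X_j\to B'\to$ be a triangle, and let $c_{j-1}$ be $X_{j-1}\to X_j\xrightarrow{c_j}V$. Then $X_{j-1}\to V\to U_{j-1}$ is zero. By the octahedral axiom the cone of $c_{j-1}$ lies in a triangle with $B'$ and the cone of $c_j$, so it is in $\mathcal H(M)$.

**Step 4: conclude.** Since $U_0=V$, the map $c_0:X_0\to V$ is itself zero. Its cone is $V\oplus X_0[1]$, and it lies in $\mathcal H(M)$. So $V\in\mathcal H(M)$. $\square$

This shows exactly where the tower fails to answer the Question. The object $U$ lies in $\mathrm{Loc}(\mathcal M)$, usually not in $\mathcal M$, and the hypothesis of the Question says nothing about it. A negative answer therefore needs an $M$ that detects all nonzero finitely generated modules but is blind to some nonzero infinite-dimensional one.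

## 4. The equation $s=2s$

In finite dimensions $s=2s$ forces $s=0$. In infinite dimensions a vector space $W\ne0$ may satisfy $W\cong W\oplus W$. We build $M$ so that being invisible to $M$ amounts to such an equation.

Let $S,T$ be simple modules and $0\to S\to E_1\to T\to0$ an extension. For any $X$ the long exact sequence says that $\mathrm{Ext}^*(E_1,X)=0$ if and only if the connecting maps $\widehat{\mathrm{Ext}}{}^n(S,X)\to\widehat{\mathrm{Ext}}{}^{n+1}(T,X)$ are isomorphisms for all $n$. If $0\to S\oplus S\to E_2\to T\to0$ is another extension, $\mathrm{Ext}^*(E_2,X)=0$ asks that $\widehat{\mathrm{Ext}}{}^n(S,X)^2\to\widehat{\mathrm{Ext}}{}^{n+1}(T,X)$ be isomorphisms. Together these force $\widehat{\mathrm{Ext}}{}^n(S,X)\cong\widehat{\mathrm{Ext}}{}^n(S,X)^2$.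

For an infinite-dimensional $X=U$ we want the connecting maps to be prescribed: an isomorphism $\theta_1:W\to W$ from $E_1$, and an isomorphism $(\theta_2,\theta_3):W\oplus W\to W$ from $E_2$. To prescribe three maps freely we use three linearly independent classes in $\mathrm{Ext}^1(T,S)$.

To realize $U$, recall that for a group $H$ and the injective hull $I$ of $S$, the functor $\mathrm{Hom}_{kH}(-,I)$ sees $S$ and no other simple module; the hull $J$ of $T$ does the same for $T$. One would like $U$ to be the cone of a map $I\otimes W\to J\otimes W$. In $\mathbf{StMod}(kH)$ this gives nothing, since $I$ and $J$ are projective and the cone is zero. So we replace $H$ by $P\times H$ with a nontrivial $p$-group $P$ acting trivially on $I$ and $J$; they are then no longer projective.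

**Theorem 3.** Let $H$ be a finite group and $P\neq1$ a finite $p$-group. Let $S\not\cong T$ be simple $kH$-modules with $\mathrm{End}(S)=\mathrm{End}(T)=k$ and $\dim_k\mathrm{Ext}^1_{kH}(T,S)\ge3$. Put $G=P\times H$. Then there is a finitely generated $kG$-module $M$ such that

1. for finitely generated $V$: if $\mathrm{Ext}^*_{kG}(M,V)=0$, or if $\mathrm{Ext}^*_{kG}(V,M)=0$, then $V$ is projective;
2. $\mathcal H(M)\ne\mathbf{stmod}(kG)$; in fact $S\notin\mathcal H(M)$.

Such $H,S,T$ exist for every prime $p$ and every field $k$ of characteristic $p$ (Section 5). So the answer to the Question is no, already for $\mathcal M=\mathbf{stmod}(kG)$, in every characteristic and over every field. For $p$ odd there is a counterexample with $G=C_p\times(C_p^3\rtimes C_2)$ and $\dim_kM=5$.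

## 5. Groups with three independent extensions of $T$ by $S$

**The case $p$ odd.** Let $H=A\rtimes\langle z\rangle$ with $A=C_p^3$ and $z$ of order $2$ inverting $A$. Let $S=k$, and let $T=\varepsilon$ be the sign character of $\langle z\rangle$. They are not isomorphic since $p\neq2$, and both have endomorphism ring $k$. For $\chi\in\mathrm{Hom}(A,k)\cong k^3$ let $E_\chi$ have basis $s,\tau$ with
$$as=s,\qquad zs=s,\qquad a\tau=\tau+\chi(a)s,\qquad z\tau=-\tau\qquad(a\in A).$$
The action of $A$ is well defined because $\chi$ is additive, $z^2$ acts as the identity, and the remaining relation holds: $zaz^{-1}s=s=a^{-1}s$ and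
$$zaz^{-1}\tau=za(-\tau)=z(-\tau-\chi(a)s)=\tau-\chi(a)s=a^{-1}\tau.$$
So $E_\chi$ is an extension of $T$ by $S$. With the $k$-linear section of $E_\chi\to T$ given by $\tau$, its cocycle $H\to\mathrm{Hom}_k(T,S)$ sends $az^e$ to the map $\tau\mapsto\chi(a)s$. This is linear in $\chi$, so $\chi\mapsto[E_\chi]\in\mathrm{Ext}^1_{kH}(T,S)$ is linear. It is injective: if $\chi\ne0$ then $A$ acts nontrivially on $E_\chi$ but trivially on $S\oplus T$, so $E_\chi$ does not split. Hence $\dim\mathrm{Ext}^1_{kH}(T,S)\ge3$.

**The case $p=2$.** Let $N_0=\mathbb F_2^2$ be the natural module of $S_3=GL_2(2)$, $A=N_0^3$, $H=A\rtimes S_3$, $S=N=k\otimes N_0$, and $T=k$, with $A$ acting trivially on $N$ and $k$. Over $\bar k$ an element of order $3$ has two distinct eigenvalues on $N$, the roots of $x^2+x+1$, so its only invariant lines are its two eigenspaces. An involution inverts this element and so swaps the eigenspaces. Hence $\bar k\otimes N$ is simple; so $N$ is simple with $\mathrm{End}(N)=k$. Clearly $N\not\cong k$. For $c\in k^3$ let $E_c=N\oplus k\tau$ with $S_3$ fixing $\tau$ and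
$$(a_1,a_2,a_3)\tau=\tau+\sum_jc_ja_j.$$
For $\sigma\in S_3$ and $a\in A$ we get $\sigma a\sigma^{-1}\tau=\sigma(\tau+\sum c_ja_j)=\tau+\sum c_j\sigma(a_j)=(\sigma a)\tau$, and $A$ acts additively, so this is a $kH$-module, an extension of $T$ by $S$. Its cocycle $a\sigma\mapsto(\tau\mapsto\sum c_ja_j)$ is linear in $c$. For $c\ne0$ the group $A$ acts nontrivially, so the extension is nonsplit. Again $\dim\mathrm{Ext}^1_{kH}(T,S)\ge3$.

## 6. The module $M$ and proof of part 1 of Theorem 3

Regard all $kH$-modules as $kG$-modules with $P$ acting trivially. Every simple $kG$-module arises this way: the fixed points $X^P$ of a simple $X$ are nonzero since $P$ is a $p$-group, and they form a submodule since $P$ is normal.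

**Step 1: find three copies of $T$ above $S$.** Let $I,J$ be the injective hulls of $S,T$ over $kH$, so $\mathrm{soc}\,I=S$ and $\mathrm{soc}\,J=T$. A map $T\to I$ has image in $\mathrm{soc}\,I=S$, so $\mathrm{Hom}_{kH}(T,I)=0$. Since $\mathrm{Ext}^1_{kH}(T,I)=0$, the long exact sequence of $0\to S\to I\to I/S\to0$ gives $\mathrm{Hom}_{kH}(T,I/S)\cong\mathrm{Ext}^1_{kH}(T,S)$. So there are linearly independent $u_1,u_2,u_3:T\to I/S$. If the map $(u_1,u_2,u_3):T^3\to I/S$ had a nonzero kernel, the kernel would contain the image of a nonzero map $T\to T^3$. As $\mathrm{End}(T)=k$, this map has the form $t\mapsto(c_1t,c_2t,c_3t)$, and then $\sum c_iu_i=0$, a contradiction. So with $T_j=u_j(T)$ and $\varphi_j=u_j^{-1}:T_j\to T$ we have a direct sum $T_1\oplus T_2\oplus T_3\subseteq I/S$.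

**Step 2: define the two extensions.** Let $E^{(j)}\subseteq I$ be the preimage of $T_j$, and let $\pi_j:E^{(j)}\to T_j\xrightarrow{\varphi_j}T$; we also write $\pi_j$ for its composite with $T\subseteq J$. Put
$$E_1=E^{(1)},\qquad E_2=\{(x,y)\in E^{(2)}\oplus E^{(3)}:\pi_2(x)=\pi_3(y)\},\qquad\pi:E_2\to T,\ \ \pi(x,y)=\pi_2(x).$$
The kernel of $\pi_1$ is $S$. The map $\pi$ is onto because $\pi_2$ and $\pi_3$ are, and its kernel is $S\oplus S$. So there are exact sequences
$$0\to S\to E_1\xrightarrow{\pi_1}T\to0,\qquad0\to S\oplus S\to E_2\xrightarrow{\pi}T\to0.\tag{3}$$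
Finally let
$$M=E_1\oplus E_2\oplus\bigoplus_RR,$$
where $R$ runs over the simple $kH$-modules other than $S,T$, up to isomorphism.

**Example.** For $p$ odd and $H=C_p^3\rtimes C_2$ the normal subgroup $A$ acts trivially on simple modules, so $k$ and $\varepsilon$ are the only ones, and there is no $R$. Let $\chi_1,\chi_2,\chi_3$ be a basis of $\mathrm{Hom}(A,k)$ and choose $u_j$ corresponding to $[E_{\chi_j}]$. The preimage $E^{(j)}$ is the pullback of $I\to I/S$ along $u_j$, so $E^{(j)}\cong E_{\chi_j}$; a sign convention for the connecting map only replaces $s$ by $-s$. So $E_1$ has basis $s,\tau$ with $a\tau=\tau+\chi_1(a)s$. The module $E_2$ has basis $s',s'',\tau$, where $A$ fixes $s',s''$, $a\tau=\tau+\chi_2(a)s'+\chi_3(a)s''$, and $z$ fixes $s',s''$ and negates $\tau$. With $P=C_p$ acting trivially, $G=C_p\times(C_p^3\rtimes C_2)$ and $\dim M=2+3=5$.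

**Step 3: part 1, maps out of $M$.** Let $V$ be finitely generated with $\mathrm{Ext}^*_{kG}(M,V)=0$. Apply $\widehat{\mathrm{Ext}}{}^*_{kG}(-,V)$ to (3). The terms with $E_1,E_2$ vanish, so for all $n\in\mathbb Z$
$$\widehat{\mathrm{Ext}}{}^n(S,V)\cong\widehat{\mathrm{Ext}}{}^{n+1}(T,V)\cong\widehat{\mathrm{Ext}}{}^n(S,V)^2.$$
With $s_n=\dim\widehat{\mathrm{Ext}}{}^n(S,V)<\infty$ this reads $s_n=2s_n$, so $s_n=0$, and then $\widehat{\mathrm{Ext}}{}^{n+1}(T,V)=0$ as well, for all $n$. Also $\mathrm{Ext}^*_{kG}(R,V)=0$ for all $R$. So $\mathrm{Ext}^*_{kG}(D,V)=0$ for the sum $D$ of all simple $kG$-modules, and $V$ is projective by Section 1.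

**Step 4: part 1, maps into $M$.** Let $\mathrm{Ext}^*_{kG}(V,M)=0$. Applying $\widehat{\mathrm{Ext}}{}^*_{kG}(V,-)$ to (3) gives
$$\widehat{\mathrm{Ext}}{}^n(V,T)\cong\widehat{\mathrm{Ext}}{}^{n+1}(V,S),\qquad\widehat{\mathrm{Ext}}{}^n(V,T)\cong\widehat{\mathrm{Ext}}{}^{n+1}(V,S)^2.$$
The dimensions are finite, so all these groups vanish. Also $\mathrm{Ext}^*_{kG}(V,R)=0$ for all $R$, so $\mathrm{Ext}^*_{kG}(V,D)=0$ and $V$ is projective. This proves part 1.

## 7. Projective $kH$-modules inflated to $P\times H$

To build the invisible module we need the Tate groups $\widehat{\mathrm{Ext}}{}^n_{kG}(E,Y)$ when $Y$ is $kH$-projective with trivial $P$-action. Write $\widehat H^n(P,k)=\widehat{\mathrm{Ext}}{}^n_{kP}(k,k)$.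

**Lemma 4.** Let $Y$ be a projective $kH$-module, possibly infinite dimensional, and $E$ a finite dimensional $kH$-module, both with trivial $P$-action. Then for all $n\in\mathbb Z$
$$\widehat{\mathrm{Ext}}{}^n_{kG}(E,Y)\cong\widehat H^n(P,k)\otimes_k\mathrm{Hom}_{kH}(E,Y),$$
naturally in $Y$ with respect to $kH$-maps.

**Step 1: choose a complete resolution of $k$ over $P$.** Let $C$ be an acyclic complex of finitely generated free $kP$-modules with $\ker(C^0\to C^1)=k$; it is obtained by splicing a free resolution of $k$ with an injective one. For $P=C_p$ one may take $C^j=kP$ for all $j$, with differentials alternately multiplication by $x=g-1$ and by $x^{p-1}$, starting with $x:C^0\to C^1$, whose kernel is $kx^{p-1}\cong k$.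

**Step 2: tensor with $Y$.** Let $H$ act trivially on $C$. Since $Y$ is a summand of a free $kH$-module and $kP\otimes_kkH=kG$, each $C^j\otimes_kY$ is projective, hence injective, over $kG$. The complex $C\otimes_kY$ is acyclic. Its cocycle modules are $Z^n=\ker(C^n\to C^{n+1})\otimes Y$, and $Z^0=k\otimes Y=Y$. The exact sequences $0\to Z^n\to C^n\otimes Y\to Z^{n+1}\to0$ show that $Z^n$ represents $\Omega^{-n}Y$.

**Step 3: express the Tate group as cohomology.** If $E\to Z^n$ factors through a projective module $Q$, the map $Q\to Z^n$ lifts along the surjection $C^{n-1}\otimes Y\to Z^n$. So a map $E\to Z^n$ is stably zero if and only if it lifts to $C^{n-1}\otimes Y$. Maps $E\to Z^n$ are the $n$-cocycles of $\mathrm{Hom}_{kG}(E,C\otimes Y)$, and those that lift are the coboundaries. Hence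
$$\widehat{\mathrm{Ext}}{}^n_{kG}(E,Y)=\underline{\mathrm{Hom}}_{kG}(E,Z^n)=H^n(\mathrm{Hom}_{kG}(E,C\otimes Y)).$$

**Step 4: separate $P$ from $H$.** Since $P$ acts trivially on $E$ and $Y$, and $(C^j)^P$ is finite dimensional with trivial $H$-action,
$$\mathrm{Hom}_{kG}(E,C^j\otimes Y)=\mathrm{Hom}_{kH}(E,(C^j)^P\otimes Y)=(C^j)^P\otimes\mathrm{Hom}_{kH}(E,Y).$$
Taking cohomology gives $H^n(C^P)\otimes\mathrm{Hom}_{kH}(E,Y)$. Step 3 with $H=1$ and $E=Y=k$ identifies $H^n(C^P)$ with $\widehat H^n(P,k)$.

**Step 5: naturality.** A $kH$-map $f:Y\to Y'$ gives the chain map $\mathrm{id}_C\otimes f$, which extends $f$ and induces $\Omega^{-n}f$ on cocycles. Under Step 4 it acts as $\mathrm{id}\otimes f_*$. $\square$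

In the example $P=C_p$ all differentials on $(C^j)^P=kx^{p-1}$ vanish, so $\widehat H^n(P,k)=k$ for all $n$. For any $P\ne1$,
$$\widehat H^0(P,k)=k/|P|k=k\neq0,\tag{4}$$
because maps $k\to k$ that factor through the projective $kP$ are multiples of $|P|=0$. Here the hypothesis $P\ne1$ enters.

## 8. A module that $M$ does not see: proof of part 2 of Theorem 3

**Step 1: three maps from $I$ to $J$.** By injectivity of $J$, the map $T_1\oplus T_2\oplus T_3\xrightarrow{\mathrm{proj}}T_i\xrightarrow{\varphi_i}T\subseteq J$ extends to $I/S$. Let $a_i:I\to I/S\to J$ be the resulting $kH$-map, for $i=1,2,3$. By construction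
$$a_i|_{E^{(j)}}=\delta_{ij}\,\pi_j.\tag{5}$$

**Step 2: the vector space $W$ and the module $U$.** Let $W=\bigoplus_{n\ge0}kw_n$ and
$$\theta_1=\mathrm{id}_W,\qquad\theta_2(w_n)=w_{2n},\qquad\theta_3(w_n)=w_{2n+1}.$$
Then $\theta_1:W\to W$ and $(\theta_2,\theta_3):W\oplus W\to W$ are isomorphisms, the second because every index is uniquely of the form $2n$ or $2n+1$. Put
$$f=\sum_{i=1}^3a_i\otimes\theta_i:\ I\otimes W\to J\otimes W,$$
and let $I\otimes W\xrightarrow{f}J\otimes W\to U\to\Omega^{-1}(I\otimes W)$ be a triangle in $\mathbf{StMod}(kG)$.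

**Step 3: reduce vanishing to linear algebra.** Here $I\otimes W$ and $J\otimes W$ are direct sums of copies of $I$ and $J$, so they are projective over $kH$. For a finite dimensional $kH$-module $E$ we have $\mathrm{Hom}_{kH}(E,I\otimes W)=\mathrm{Hom}_{kH}(E,I)\otimes W$, and likewise for $J$. By Lemma 4 the map induced by $f$ on $\widehat{\mathrm{Ext}}{}^n_{kG}(E,-)$ is $\mathrm{id}_{\widehat H^n(P,k)}\otimes f_*$. If $f_*$ is bijective, these maps are bijective in all degrees, and the long exact sequence gives
$$f_*:\mathrm{Hom}_{kH}(E,I)\otimes W\to\mathrm{Hom}_{kH}(E,J)\otimes W\ \text{ bijective}\ \Longrightarrow\ \mathrm{Ext}^*_{kG}(E,U)=0.\tag{6}$$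

**Step 4: the simple modules $R\neq S,T$.** Since $\mathrm{soc}\,I=S$ and $\mathrm{soc}\,J=T$, both sides of $f_*$ are $0$ for $E=R$.

**Step 5: the module $E_1$.** Apply $\mathrm{Hom}_{kH}(-,I)$ to the first sequence in (3); it stays exact because $I$ is injective. As $\mathrm{Hom}(T,I)=0$, we get $\mathrm{Hom}(E_1,I)\cong\mathrm{Hom}(S,I)=k$, spanned by the inclusion $\iota$. As $\mathrm{Hom}(S,J)=0$, we get $\mathrm{Hom}(E_1,J)\cong\mathrm{Hom}(T,J)=k$, spanned by $\pi_1$. By (5), $a_i\iota=\delta_{i1}\pi_1$, so
$$f_*(\iota\otimes w)=\pi_1\otimes\theta_1w,$$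
which is bijective.

**Step 6: the module $E_2$.** Let $\iota_1,\iota_2:E_2\to I$ be the projections to $E^{(2)},E^{(3)}\subseteq I$. As before, restriction gives $\mathrm{Hom}(E_2,I)\cong\mathrm{Hom}(S\oplus S,I)=k^2$. The maps $\iota_1,\iota_2$ restrict to the two coordinate projections, so they form a basis. Also $\mathrm{Hom}(E_2,J)\cong\mathrm{Hom}(T,J)$, so $\mathrm{Hom}(E_2,J)=k\pi$. By (5), $a_i\iota_1=\delta_{i2}\,\pi_2\iota_1=\delta_{i2}\,\pi$, and $a_i\iota_2=\delta_{i3}\,\pi_3\iota_2=\delta_{i3}\,\pi$, since $\pi_2(x)=\pi_3(y)$ on $E_2$. So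
$$f_*(\iota_1\otimes w+\iota_2\otimes w')=\pi\otimes(\theta_2w+\theta_3w'),$$
which is bijective.

By (6) and Steps 4–6, $\mathrm{Ext}^*_{kG}(M,U)=0$.

**Step 7: $S$ does see $U$.** Since $\mathrm{Hom}_{kH}(S,J)=0$, Lemma 4 gives $\widehat{\mathrm{Ext}}{}^0_{kG}(S,J\otimes W)=0$. So in the long exact sequence
$$\widehat{\mathrm{Ext}}{}^{-1}_{kG}(S,U)\to\widehat{\mathrm{Ext}}{}^0_{kG}(S,I\otimes W)\to\widehat{\mathrm{Ext}}{}^0_{kG}(S,J\otimes W)=0$$
the first map is onto. By Lemma 4 and (4) the middle term is $\widehat H^0(P,k)\otimes\mathrm{Hom}_{kH}(S,I)\otimes W\cong W\neq0$. So $\mathrm{Ext}^*_{kG}(S,U)\ne0$.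

**Step 8: conclude.** By (1) the objects $X\in\mathbf{stmod}(kG)$ with $\mathrm{Ext}^*_{kG}(X,U)=0$ form a thick subcategory. It contains $M$, hence $\mathcal H(M)$, but not $S$. So $S\notin\mathcal H(M)$. $\square$

**Remark.** The same triangle computes $U$ against both simples. Since $\mathrm{Hom}_{kH}(S,J)=0=\mathrm{Hom}_{kH}(T,I)$, one gets $\widehat{\mathrm{Ext}}{}^n_{kG}(S,U)\cong\widehat H^{n+1}(P,k)\otimes W$ and $\widehat{\mathrm{Ext}}{}^n_{kG}(T,U)\cong\widehat H^n(P,k)\otimes W$. So $\widehat{\mathrm{Ext}}{}^n(S,U)$ and $\widehat{\mathrm{Ext}}{}^{n+1}(T,U)$ are the same sum of copies of $W$, and the count of Section 6 does not apply only because $\dim W=\infty$. With a finite-dimensional $W$ the map $(\theta_2,\theta_3)$ could be bijective only for $W=0$.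

## 9. Tensor ideals and supports

Which structure on $\mathcal H(M)$ restores a positive answer? Theorem 1 gave one: approximations. Another comes from the tensor product $X\otimes Y=X\otimes_kY$ with diagonal $G$-action.

**Definition.** A thick subcategory $\mathcal N$ of $\mathbf{stmod}(kG)$ is a tensor ideal if $X\otimes Y\in\mathcal N$ for all $X\in\mathcal N$ and $Y\in\mathbf{stmod}(kG)$.

For $G=C_2\times C_3$ as in Section 2, $\mathcal H(k)$ is not a tensor ideal: $k\otimes\lambda=\lambda\notin\mathcal H(k)$ for $\lambda$ a nontrivial character.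

**Theorem 5.** Let $\mathcal M\subseteq\mathbf{stmod}(kG)$ be thick and $M\in\mathcal M$ with $\mathrm{Ext}^*_{kG}(M,V)\ne0$ for every nonzero $V\in\mathcal M$. If $\mathcal H(M)$ is a tensor ideal of $\mathbf{stmod}(kG)$, then $\mathcal H(M)=\mathcal M$. In particular this holds whenever $G$ is a $p$-group.

The proof uses the support $\mathrm{supp}\,X\subseteq\mathrm{Proj}\,H^*(G,k)$ of a module. The points of $\mathrm{Proj}\,H^*(G,k)$ are the homogeneous primes not containing all elements of positive degree, and $V(\zeta_1,\dots,\zeta_r)$ is the set of those containing $\zeta_1,\dots,\zeta_r$. For example, if $G=C_2\times C_2$ and $p=2$, then $H^*(G,k)=k[x,y]$ with $x,y$ in degree $1$, and $\mathrm{Proj}\,H^*(G,k)=\mathbb P^1_k$. For a nonzero $\zeta\in H^n(G,k)$ with $n>0$, viewed as a surjection $\Omega^nk\to k$, let $L_\zeta$ be its kernel, so $0\to L_\zeta\to\Omega^nk\xrightarrow{\zeta}k\to0$. We use these standard facts for finitely generated modules, found in Benson–Carlson–Rickard, Fund. Math. 153 (1997), for $k$ algebraically closed, and in Benson–Iyengar–Krause, Ann. of Math.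 174 (2011), for general $k$:

* $\mathrm{supp}\,X$ is closed, and it is empty if and only if $X$ is projective;
* $\mathrm{supp}(X\otimes Y)=\mathrm{supp}\,X\cap\mathrm{supp}\,Y$;
* $\mathrm{supp}\,L_\zeta=V(\zeta)$ for $\zeta\ne0$ homogeneous of positive even degree;
* a thick tensor ideal containing $X$ contains every $Y$ with $\mathrm{supp}\,Y\subseteq\mathrm{supp}\,X$.

In the example $C_2\times C_2$ the third fact gives $\mathrm{supp}\,L_{x^2}=V(x^2)=V(x)$, a single point of $\mathbb P^1_k$.

Let $V\in\mathcal M$. We show $\mathrm{supp}\,V\subseteq\mathrm{supp}\,M$; assume the contrary.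

**Step 1: isolate a closed point.** The set $\mathrm{supp}\,V\setminus\mathrm{supp}\,M$ is nonempty and locally closed. Since $H^*(G,k)$ is finitely generated over $k$, every nonempty locally closed subset of $\mathrm{Proj}\,H^*(G,k)$ contains a point that is closed in $\mathrm{Proj}\,H^*(G,k)$. Let $\mathfrak p$ be such a point. Choose finitely many homogeneous generators $\eta_i$ of the ideal $\mathfrak p$; we may take them nonzero, and then they have positive degree because $H^0(G,k)=k$ and $\mathfrak p$ is proper. Let $\zeta_1,\dots,\zeta_r$ be those $\eta_i^2$ that are nonzero. A homogeneous prime contains $\eta_i$ if and only if it contains $\eta_i^2$, and every prime contains $0$. So $V(\zeta_1,\dots,\zeta_r)=V(\mathfrak p)=\{\mathfrak p\}$, and the $\zeta_i$ have positive even degree. (If $r=0$, the whole space is $\{\mathfrak p\}$, and below $V'=V$.)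

**Step 2: cut $V$ down to this point inside $\mathcal M$.** Put $V'=V\otimes L_{\zeta_1}\otimes\cdots\otimes L_{\zeta_r}$. Tensoring the sequence of $L_\zeta$ with $X$, and using $X\otimes\Omega^nk\cong\Omega^nX$ stably, gives a triangle $X\otimes L_\zeta\to\Omega^nX\to X\to$. So $X\in\mathcal M$ implies $X\otimes L_\zeta\in\mathcal M$, and by induction $V'\in\mathcal M$. Its support is $\mathrm{supp}\,V\cap\{\mathfrak p\}=\{\mathfrak p\}$, so $V'$ is not projective.

**Step 3: $M$ does not see $V'$.** We have $\mathrm{supp}(M\otimes V')=\mathrm{supp}\,M\cap\{\mathfrak p\}=\varnothing$, so $M\otimes V'$ is projective. The composite $M^*\to M^*\otimes M\otimes M^*\to M^*$ of coevaluation and evaluation is the identity, so $M^*\otimes V'$ is a summand of $M^*\otimes M^*\otimes(M\otimes V')$, which is projective. Hence, for all $n$,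
$$\widehat{\mathrm{Ext}}{}^n_{kG}(M,V')\cong\widehat{\mathrm{Ext}}{}^n_{kG}(k,M^*\otimes V')=0.$$
This contradicts the hypothesis, as $V'\in\mathcal M$ is nonzero. So $\mathrm{supp}\,V\subseteq\mathrm{supp}\,M$.

**Step 4: use the ideal.** Since $\mathcal H(M)$ is a thick tensor ideal containing $M$, the last fact gives $V\in\mathcal H(M)$. So $\mathcal H(M)=\mathcal M$.

**Step 5: $p$-groups.** If $G$ is a $p$-group, $k$ is the only simple module, so every finitely generated $Y$ has a filtration with all factors $k$. Then $X\otimes Y$ has a filtration with all factors $X$, and $X\otimes Y\in\mathcal H(X)$. So every thick subcategory is a tensor ideal. $\square$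

**Remark.** Steps 1–3 do not use that $\mathcal H(M)$ is an ideal: the hypothesis of the Question always gives $\mathrm{supp}\,V\subseteq\mathrm{supp}\,M$ for all $V\in\mathcal M$. For the module $M$ of Theorem 3, with $\mathcal M=\mathbf{stmod}(kG)$, Theorems 1 and 5 show by contraposition that some finitely generated $V$ has no right $\mathcal H(M)$-approximation, and that $\mathcal H(M)$ is not a tensor ideal. These notes do not determine for which groups $G$ the answer to the Question is yes.
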